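\title{Random projections onto four convex sets need not converge weakly}

\begin{abstract}
Take finitely many closed convex sets with a common point in a real Hilbert space and project onto them in an arbitrary order, using each set infinitely often. We show that the resulting sequence need not converge weakly: there is a counterexample with three closed convex cones and one closed hyperplane. Four is the smallest possible number of sets. Weak convergence to a point of the intersection holds for all families of $N$ sets in $H$, all orders and all starting points if and only if $\dim H<\infty$ or $N\le 3$.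
\end{abstract}

\section{The question and the answer}\label{sec:intro}

Let $H$ be a real Hilbert space with inner product $\langle\cdot,\cdot\rangle$ and norm $|\cdot|$. Let $C_1,\dots,C_N$ be closed convex subsets of $H$ with $C:=\bigcap_{i=1}^N C_i\neq\varnothing$, and let $P_i$ be the metric projection onto $C_i$, which sends a point to the nearest point of $C_i$. To reach $C$ using only the maps $P_i$, one projects onto one set, then onto another, and so on. We ask whether the order matters.

A map $r:\{1,2,\dots\}\to\{1,\dots,N\}$ is a \emph{random mapping} if it takes every value infinitely often, and a \emph{random sequence} for $C_1,\dots,C_N$ is a sequence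
\begin{equation}\label{eq:random}
x_0\in H,\qquad x_{n+1}=P_{r(n+1)}x_n\quad(n\ge0),
\end{equation}
with $r$ a random mapping. No probability is involved: $r$ is an arbitrary order in which no set is eventually neglected. Without this condition nothing ties the limit to a neglected set, and without a common point there may be no limit at all, as two parallel lines show.

For two lines through the origin of the plane that meet at an angle $\varphi\in(0,\pi/2]$, every change of line multiplies the norm by $\cos\varphi$, and $x_n\to0$. For $N=2$ in general, the maps $P_i$ are idempotent, so a random sequence is, up to repeated terms, an alternating orbit such as $x_0,P_1x_0,P_2P_1x_0,\dots$. For any $N$, each projection brings the point closer to every point of $C$; hence $(x_n)$ is bounded and its steps tend to zero (Lemma~\ref{lem:fejer}). A bounded sequence has weakly convergent subsequences, so weak convergence, that is, $\langle x_n,v\rangle\to\langle x,v\rangle$ for every $v\in H$ (written $x_n\rightharpoonup x$), is the natural conclusion to aim for.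

\medskip
\noindent\textbf{Question.} \emph{Does every random sequence converge weakly to a point of $\bigcap_{i=1}^N C_i$, for every $N$, every family $C_1,\dots,C_N$ of closed convex sets with nonempty intersection, every random mapping $r$ and every $x_0\in H$?}
\medskip

The answer is yes when every $C_i$ is a closed subspace, by a theorem of Amemiya and Ando \cite{AA}, and when $N=3$, by a theorem of Dye and Reich \cite{DR}; in general the question has been stated as open. It is also yes in finite dimension. With this evidence one would guess that the answer is always yes. It is no. Recall that a \emph{cone} is a set that is closed under multiplication by nonnegative scalars.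

\begin{theorem}\label{thm:main}
In a separable infinite-dimensional real Hilbert space $H$ there are closed convex cones $C_1,C_2,C_3$, a closed hyperplane $C_4\ni0$, a random mapping $r$ with values in $\{1,2,3,4\}$ and a point $x_0\in H$ such that the random sequence \eqref{eq:random} does not converge weakly. Here $0\in C_1\cap C_2\cap C_3\cap C_4$.
\end{theorem}

\begin{theorem}\label{thm:sharp}
Let $H$ be a real Hilbert space and $N\ge1$. Every random sequence of every family $C_1,\dots,C_N$ of closed convex subsets of $H$ with nonempty intersection converges weakly to a point of $\bigcap_{i=1}^N C_i$ if and only if $\dim H<\infty$ or $N\le3$.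
\end{theorem}

Section~\ref{sec:positive} proves the positive cases, shows where the argument stops at $N=4$, and deduces Theorem~\ref{thm:sharp} from Theorem~\ref{thm:main}. Section~\ref{sec:idea} explains the counterexample on two small examples. Sections~\ref{sec:steps}--\ref{sec:paths} reduce Theorem~\ref{thm:main} to a statement about signs of inner products along a family of polygonal paths (Proposition~\ref{prop:paths}), and Sections~\ref{sec:split}--\ref{sec:chain} construct the paths.

\section{Finite dimension and three sets}\label{sec:positive}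

We use the following textbook facts. Let $E\subseteq H$ be nonempty, closed and convex, with metric projection $P_E$. The point $P_Ex$ is characterized by $P_Ex\in E$ and $\langle x-P_Ex,c-P_Ex\rangle\le0$ for all $c\in E$. Expanding $|x-c|^2$ gives the \emph{projection inequality}
\begin{equation}\label{eq:proj}
|P_Ex-c|^2+|x-P_Ex|^2\le|x-c|^2\qquad(c\in E).
\end{equation}
The map $P_E$ is nonexpansive: $|P_Ex-P_Ey|\le|x-y|$. If $E'\subseteq E$ is closed and convex and $P_Ex\in E'$, then $P_{E'}x=P_Ex$. For a half-space $E=\{y:\langle\nu,y\rangle\ge0\}$ with $\nu\ne0$, and for $x$ with $\langle\nu,x\rangle\le0$, we have $P_Ex=x-\langle\nu,x\rangle\nu/|\nu|^2$. A closed convex set contains the weak limits of its weakly convergent sequences, and every bounded sequence has a weakly convergent subsequence. A \emph{weak cluster point} is the weak limit of a subsequence. Finally, repeating each term of a sequence finitely many times, or deleting such repetitions, affects neither weak convergence nor the limit.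

\begin{lemma}\label{lem:fejer}
Let $(x_n)$ be a random sequence for $C_1,\dots,C_N$ and $C=\bigcap C_i\ne\varnothing$.
\begin{enumerate}
\item[(i)] For every $c\in C$ the sequence $(|x_n-c|)$ converges. The sequence $(x_n)$ is bounded, and $x_n-x_{n+1}\to0$.
\item[(ii)] If every weak cluster point of $(x_n)$ lies in $C$, then $(x_n)$ converges weakly to a point of $C$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) By \eqref{eq:proj}, $|x_{n+1}-c|^2+|x_n-x_{n+1}|^2\le|x_n-c|^2$. So $|x_n-c|$ is nonincreasing, and $\sum_n|x_n-x_{n+1}|^2\le|x_0-c|^2$.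

(ii) Let $x,y\in C$ be weak cluster points. By (i), $|x_n-x|^2-|x_n-y|^2=2\langle x_n,y-x\rangle+|x|^2-|y|^2$ converges. Evaluating $\lim\langle x_n,y-x\rangle$ along the two subsequences gives $\langle x,y-x\rangle=\langle y,y-x\rangle$, so $x=y$. Thus the bounded sequence $(x_n)$ has exactly one weak cluster point $x$. If $|\langle x_n-x,v\rangle|\ge\epsilon>0$ held for some $v$ and infinitely many $n$, these terms would have a weak cluster point different from $x$.
\end{proof}

So everything depends on whether weak cluster points lie in $C$. In both positive cases one follows the sequence from a time at which it is near a cluster point $w$ to the first time at which a further set is used.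

\begin{proposition}\label{prop:finite}
If $\dim H<\infty$, every random sequence converges to a point of $C$.
\end{proposition}

\begin{proof}
Weak and norm convergence coincide. Let $x_{n_k}\to w$, put $I=\{i:w\in C_i\}$, and suppose that $I\ne\{1,\dots,N\}$. Let $m_k\ge n_k$ be minimal with $r(m_k+1)\notin I$; it exists because $r$ takes every value infinitely often. The point $x_{m_k}$ arises from $x_{n_k}$ by projections $P_i$ with $i\in I$, which are nonexpansive and fix $w$, so $|x_{m_k}-w|\le|x_{n_k}-w|\to0$. Along a subsequence $r(m_k+1)$ is a constant $j\notin I$, and $x_{m_k+1}\to P_jw\neq w$. For $c\in C$, Lemma~\ref{lem:fejer}(i) and \eqref{eq:proj} give $\lim_n|x_n-c|=|P_jw-c|<|w-c|=\lim_n|x_n-c|$, a contradiction. Hence $w\in C$, and Lemma~\ref{lem:fejer}(ii) applies.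
\end{proof}

In infinite dimension $|x_{n_k}-w|$ need not tend to $0$, and the inequality $|x_{m_k}-w|\le|x_{n_k}-w|$ has to be compared with a quantity that is known to converge. For three sets this is possible. The case $N=3$ of the next proposition is the theorem of Dye and Reich \cite{DR}; we include a short proof.

\begin{proposition}\label{prop:three}
If $N\le3$, every random sequence converges weakly to a point of $C$.
\end{proposition}

\begin{proof}
If $N<3$, add copies of $H$ to the family and insert their indices into $r$ infinitely often; their projections are the identity, so this only repeats terms. Thus let $N=3$. If $r(n+1)=r(n)$, then $x_{n+1}=x_n$. Deleting such repetitions leaves a random mapping, since each index still occurs once for each of its infinitely many runs. So we may assume $r(n+1)\ne r(n)$ for all $n\ge1$.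

Let $x_{n_k}\rightharpoonup w$ with $n_k\ge1$. After passing to a subsequence and renaming the sets, $r(n_k)=1$ and $r(n_k+1)=2$ for all $k$. Then $x_{n_k}\in C_1$ and $x_{n_k+1}\in C_2$, and both sequences tend weakly to $w$ because $x_{n_k}-x_{n_k+1}\to0$. Hence $w\in C_1\cap C_2$.

Let $m_k>n_k$ be minimal with $r(m_k)=3$. Then $m_k\ge n_k+2$, and $r(m_k-2)$, $r(m_k-1)$ lie in $\{1,2\}$ and are distinct. Pass to a subsequence along which $r(m_k-1)$ is constant and $x_{m_k}\rightharpoonup z$. Then $x_{m_k-1}$ and $x_{m_k-2}$ also tend weakly to $z$, and the three sequences lie in the three different sets. So $z\in C$.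

From time $n_k$ to time $m_k-1$ only $P_1$ and $P_2$ are applied, and they fix $w$. Hence $|x_{m_k-1}-w|\le|x_{n_k}-w|$. Writing $x-w=(x-z)+(z-w)$ and expanding, we get
\[
|x_{m_k-1}-z|^2+2\langle x_{m_k-1}-z,z-w\rangle\le|x_{n_k}-z|^2+2\langle x_{n_k}-z,z-w\rangle .
\]
Since $z\in C$, the two squared norms have the same limit by Lemma~\ref{lem:fejer}(i). As $k\to\infty$ this yields $0\le2\langle w-z,z-w\rangle=-2|w-z|^2$. So $w=z\in C$, and Lemma~\ref{lem:fejer}(ii) applies.
\end{proof}

The hypothesis $N\le3$ is used once, to get $z\in C$: three consecutive indices show all three sets. With four sets, let $r$ consist of long blocks $a,4,a,4,\dots,a,4$ with $a\in\{1,2,3\}$ fixed in each block. A window of consecutive indices that contains $1$, $2$ and $3$ then contains a whole block, during which the point can travel far, and the argument gives nothing. The random mapping of Theorem~\ref{thm:main} has this form.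

\begin{proof}[Proof of Theorem~\ref{thm:sharp}, assuming Theorem~\ref{thm:main}]
Propositions~\ref{prop:finite} and~\ref{prop:three} give one direction. Let $\dim H=\infty$ and $N\ge4$. Write $H=H_1\oplus H_2$ orthogonally with $H_1$ separable and infinite-dimensional, and take $C_1,\dots,C_4\subseteq H_1$, $r$ and $x_0$ from Theorem~\ref{thm:main}. Use the sets $C_i\oplus H_2$ for $i\le4$ and $N-4$ copies of $H$, start at $(x_0,0)$, and insert the indices $5,\dots,N$ after each value of $r$. The projection of $(x,0)$ onto $C_i\oplus H_2$ is $(P_{C_i}x,0)$, and the inserted projections are the identity. The new random sequence is $((x_n,0))$ with repetitions, and it does not converge weakly.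
\end{proof}

\section{The idea of the counterexample}\label{sec:idea}

From now on $H=K\oplus\mathbb R$ and $C_4=K\times\{0\}$. The cones $C_1,C_2,C_3$ are intersections of half-spaces. Residues modulo $3$ are called \emph{types} and are written $1,2,3$; the cone $C_a$ belongs to the type $a$. All congruences are modulo $3$. The construction rests on two devices.

\subsection*{A half-space of small slope acts slowly}

\begin{example}\label{ex:slow}
Let $K=\mathbb R$, $0<\lambda\le1$ and $E=\{(y,t):t+\lambda y\ge0\}$. For $c\ge0$ the half-space formula with normal $(\lambda,1)$ gives $P_E(-c,0)=\bigl(-\frac{c}{1+\lambda^2},\frac{\lambda c}{1+\lambda^2}\bigr)$, so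
\[
(P_4P_E)^\mu(-c,0)=\bigl(-c(1+\lambda^2)^{-\mu},0\bigr).
\]
If $\mu\lambda^2$ is large, the point has almost reached $(0,0)$: we have simulated the projection of $-c$ onto the half-line $y\ge0$ of $K$. If $\mu\lambda^2$ is small, almost nothing has happened, since $(1+\lambda^2)^{-\mu}\ge(1-\lambda^2)^\mu\ge1-\mu\lambda^2$.
\end{example}

So the slope $\lambda$ sets a time scale $\lambda^{-2}$. Intersect half-spaces $t+\lambda_k\langle\nu_k,y\rangle\ge0$ with rapidly decreasing slopes $\lambda_k$ to form one cone. On the time scale of the $k$th half-space the later ones are too slow to be felt. The earlier ones are fast, but they do nothing if the moving point already satisfies $\langle\nu_{k'},y\rangle\ge0$ for them. One cone together with $C_4$ thus carries out infinitely many prescribed projections in $K$, one after the other, subject to one rule: \emph{later points must lie in the earlier half-spaces of the same cone}. With three cones each projection receives a type, and the rule only compares projections of equal type. This is Proposition~\ref{prop:steps}.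

All sets contain $0$, so the norm never increases, and a sequence that oscillates forever must travel almost along a sphere. Many projections through small angles approximate a rotation with little loss of norm. We use such rotations to convert norm that is stored in a spare direction into a prescribed increment $q$ of the position (Section~\ref{sec:moves}). The rule then reads: $\langle q,y\rangle\ge0$ for both endpoints $y$ of every later increment of the same type as $q$.

\subsection*{Every point has one free type}

To prevent weak convergence we make the position pass again and again through a unit vector $u$ and then lose its $u$-component. Losing it requires increments $q$ with $\langle q,u\rangle<0$, and $u$ is visited again later, so such a $q$ must differ in type from the increment that ends at $u$ and from the one that starts at $u$. If the types run cyclically $1,2,3,1,\dots$ along the path, these two increments use two types, and exactly one type is left. We call it the \emph{label} of the point. The same holds for every point that is revisited: only increments whose type equals its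 label may move away from it.

\begin{example}\label{ex:split}
Let $b_1,b_2,b_3,e$ be orthonormal. Think of $b_a$ as a point with label $a$ that will be revisited, and let the current position be $S=b_1+b_2+b_3+e$. We want to remove the three $b$-components. The displacement $Z=-(b_1+b_2+b_3)+6e$ does this, but $\langle Z,b_a\rangle=-1$ for every $a$, so $Z$ is forbidden as an increment of any type. Split it as $Z=z_1+z_2+z_3$ with $z_a=-b_a+2e$, and give $z_a$ the type $a$. Then $z_a$ is orthogonal to the two points whose label is not $a$. The path is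
\[
P_0=S,\qquad P_1=b_2+b_3+3e,\qquad P_2=b_3+5e,\qquad P_3=7e,
\]
and $\langle z_a,P_i\rangle\ge-1+2=1$ for all $a$ and $i$, so the rule also holds among the new points.
\end{example}

The example hides two difficulties. First, the norm grows from $2$ to $7$, while an infinite construction can afford only a summable growth. We must therefore use many short displacements $Z$ that are almost orthogonal to the position, and the points produced by one displacement become labeled points for the next ones. Second, linear independence is essential. For $S=b_1+b_2+b_3$, every $z$ with $\langle z,b_1\rangle=-1$ and $\langle z,b_2\rangle=\langle z,b_3\rangle=0$ has $\langle z,S\rangle=-1$, and the rule fails at the starting point. We keep all points independent by adding tiny components in new orthogonal directions, and this is where infinite dimension is used. With two types, a point at which the type changes has no free type; by Proposition~\ref{prop:three}, no counterexample with two cones and a hyperplane exists.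

\section{Infinitely many half-spaces in one cone}\label{sec:steps}

The next proposition turns a list of projections $x_k^-\mapsto x_k^+$ onto half-spaces of $K$ into a random sequence. Small jumps between $x_k^+$ and $x_{k+1}^-$ are allowed; they cannot be executed, but by nonexpansiveness they only add to the error.

\begin{proposition}\label{prop:steps}
Let $K$ be a real Hilbert space. For $k\ge1$ let $x_k^-,x_k^+\in K$, let $\nu_k\in K$ be a unit vector and $a_k$ a type. Assume:
\begin{enumerate}
\item[(E1)] $\langle\nu_k,x_k^-\rangle\le0$ and $x_k^+=x_k^--\langle\nu_k,x_k^-\rangle\nu_k$;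
\item[(E2)] $\langle\nu_{k'},x_k^\pm\rangle\ge0$ whenever $k'<k$ and $a_{k'}=a_k$;
\item[(E3)] $|x_k^\pm|\le2$ and $J:=\sum_k|x_k^+-x_{k+1}^-|<\infty$;
\item[(E4)] each type occurs infinitely often among the $a_k$.
\end{enumerate}
Then in $H=K\oplus\mathbb R$ there are closed convex cones $C_1,C_2,C_3$ and a random sequence for $C_1,C_2,C_3$ and $C_4=K\times\{0\}$ that has a subsequence $(\zeta_k)_{k\ge1}$ with $|\zeta_k-(x_k^-,0)|\le J+\frac18$ for all $k$.
\end{proposition}

\begin{proof}
For slopes $\lambda_k\in(0,1]$ to be chosen, put $E_k=\{(y,t):t+\lambda_k\langle\nu_k,y\rangle\ge0\}$,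
\[
C_a=\bigcap_{k:\,a_k=a}E_k,\qquad C^{(k)}=\bigcap\{E_{k'}:k'\le k,\ a_{k'}=a_k\}.
\]
These are closed convex cones, and $C_{a_k}\subseteq C^{(k)}\subseteq E_k$. We first compute the orbit for $C^{(k)}$, which ignores the later half-spaces, and then estimate the effect of replacing $C^{(k)}$ by $C_{a_k}$.

\emph{The ideal orbit.} Put $c_k=-\langle\nu_k,x_k^-\rangle\ge0$. By (E1), $\langle\nu_k,x_k^+\rangle=0$, and the segment $[x_k^-,x_k^+]$ consists of the points $y=x_k^+-c\nu_k$ with $0\le c\le c_k$. For such $y$ the half-space formula with normal $(\lambda_k\nu_k,1)$ gives $P_{E_k}(y,0)=(y^*,t^*)$ with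
\[
y^*=y+\frac{\lambda_k^2c}{1+\lambda_k^2}\,\nu_k=x_k^+-\frac{c}{1+\lambda_k^2}\,\nu_k\in[x_k^-,x_k^+],\qquad t^*=\frac{\lambda_kc}{1+\lambda_k^2}\ge0 .
\]
For $k'<k$ of the same type, (E2) gives $\langle\nu_{k'},\cdot\rangle\ge0$ on the whole segment, so $(y^*,t^*)\in E_{k'}$. Hence $(y^*,t^*)\in C^{(k)}$ and $P_{C^{(k)}}(y,0)=(y^*,t^*)$. This is the only use of (E2). Since $P_4(y^*,t^*)=(y^*,0)$, the points $z_i=(P_4P_{C^{(k)}})^i(x_k^-,0)$ lie in $[x_k^-,x_k^+]\times\{0\}$, at distance $c_k(1+\lambda_k^2)^{-i}$ from $(x_k^+,0)$. Given $\lambda_k$, fix $\mu_k\ge1$ with $c_k(1+\lambda_k^2)^{-\mu_k}\le2^{-k}/16$.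

\emph{The later half-spaces.} Let $\Lambda_k=\sup_{k'>k}\lambda_{k'}\le1$. Let $z=(y,0)$ be one of the points $z_i$, let $z^*=P_{C^{(k)}}z=(y^*,t^*)$ and $d=|z-z^*|$. By (E3) the segment lies in the ball of radius $2$, so $|y^*|\le2$, and $d\le|z-0|\le2$ because $0\in C^{(k)}$. The lifted point $(y^*,t^*+2\Lambda_k)$ lies in $C_{a_k}$: increasing $t$ keeps it in $C^{(k)}$, and for $k'>k$
\[
t^*+2\Lambda_k+\lambda_{k'}\langle\nu_{k'},y^*\rangle\ge2\Lambda_k-2\lambda_{k'}\ge0 .
\]
Hence $|z-P_{a_k}z|\le d+2\Lambda_k$. Since $P_{a_k}z\in C^{(k)}$, inequality \eqref{eq:proj} for $C^{(k)}$ gives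
\[
|P_{a_k}z-z^*|^2\le|P_{a_k}z-z|^2-d^2\le4\Lambda_kd+4\Lambda_k^2\le12\Lambda_k .
\]

\emph{Choice of the slopes.} Choose $\lambda_1,\mu_1,\lambda_2,\mu_2,\dots$ in this order, with $\lambda_{k'}\le\frac1{12}\bigl(2^{-k}/(16\mu_k)\bigr)^2$ for all $k<k'$. Each $\lambda_{k'}$ has finitely many conditions to meet, and $\mu_k$ depends only on $\lambda_k$ and $c_k$. Then $\sqrt{12\Lambda_k}\le2^{-k}/(16\mu_k)$. With $\Pi=P_4P_{a_k}$ we obtain $|\Pi z_i-z_{i+1}|\le2^{-k}/(16\mu_k)$, and since $\Pi$ is nonexpansive,
\[
|\Pi^{i+1}z_0-z_{i+1}|\le|\Pi^iz_0-z_i|+2^{-k}/(16\mu_k).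
\]
After $\mu_k$ rounds the error is at most $2^{-k}/16$. So $W_k:=(P_4P_{a_k})^{\mu_k}$ satisfies $|W_k(x_k^-,0)-(x_k^+,0)|\le2^{-k}/8$.

\emph{The random sequence.} Start at $\zeta_1=(x_1^-,0)$ and apply the projections that make up $W_1,W_2,\dots$ in turn. By (E4) and $\mu_k\ge1$, all four indices occur infinitely often. The points $\zeta_{k+1}=W_k\zeta_k$ form a subsequence, and
\[
|\zeta_{k+1}-(x_{k+1}^-,0)|\le|\zeta_k-(x_k^-,0)|+2^{-k}/8+|x_k^+-x_{k+1}^-|
\]
because $W_k$ is nonexpansive. Summation gives the bound $J+\frac18$.
\end{proof}

\section{Moves: converting stored norm into an increment}\label{sec:moves}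

One projection through a large angle loses much norm, but $n$ projections through the angle $\pi/2n$ turn a vector by a right angle and multiply its norm only by $\cos^n(\pi/2n)$, which tends to $1$. We package such rotations so that later we need not look at individual projections. For $y\ne0$ write $\hat y=y/|y|$.

\begin{definition}\label{def:move}
A \emph{move} in $K$ is a quadruple $(w,q,f,a)$, where $a$ is a type and $w,q,f\in K$ satisfy $q\ne0$, $|f|=1$, $f\perp w$, $f\perp q$ and $\langle q,w\rangle\ge0$. Put $\delta=(|w+q|^2-|w|^2)^{1/2}=(2\langle q,w\rangle+|q|^2)^{1/2}>0$. The \emph{start} of the move is $A=w+\delta f$ and its \emph{end} is $\Omega=w+q$.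
\end{definition}

The number $\delta$ is chosen so that $|A|=|\Omega|$: the move spends the component $\delta f$ to pay for the increment $q$. For $w=0$ and $|q|=1$ it is the quarter turn from $f$ to $q$. The normals of the half-spaces that perform a move are nonnegative combinations of $\hat q$ and $-f$, and the intermediate points are nonnegative combinations of $w$, $w+q$ and $f$. This reduces (E2) to the sign condition (X) below.

\begin{proposition}\label{prop:moves}
Let $(w_m,q_m,f_m,a_m)_{m\ge1}$ be moves with starts $A_m$ and ends $\Omega_m$. Assume that $|A_m|\le2$, that $J':=\sum_m|\Omega_m-A_{m+1}|<\infty$, that each type occurs infinitely often, and that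
\begin{enumerate}
\item[(X)] if $m<m'$ and $a_m=a_{m'}$, then $\langle q_m,y\rangle\ge0$ and $\langle f_m,y\rangle\le0$ for $y\in\{w_{m'},\,w_{m'}+q_{m'},\,f_{m'}\}$.
\end{enumerate}
Then in $H=K\oplus\mathbb R$ there are closed convex cones $C_1,C_2,C_3$ and a random sequence for $C_1,C_2,C_3$ and $C_4=K\times\{0\}$ that has a subsequence $(\xi_m)_{m\ge1}$ with $|\xi_m-(A_m,0)|\le J'+\frac14$ for all $m$.
\end{proposition}

\begin{proof}
\emph{One move.} Fix a move $(w,q,f,a)$. Let $\alpha_0=\langle w,\hat q\rangle\ge0$, $z=w-\alpha_0\hat q$ and $\varrho=\alpha_0+|q|$. Then $z\perp q$, $z\perp f$, and $\varrho^2=\alpha_0^2+2\langle w,q\rangle+|q|^2=\alpha_0^2+\delta^2$. So $\alpha_0=\varrho\sin\varphi_0$ and $\delta=\varrho\cos\varphi_0$ for some $\varphi_0\in[0,\frac\pi2)$; the hypothesis $\langle q,w\rangle\ge0$ is what gives $\varphi_0\ge0$. With $\omega(\varphi)=\sin\varphi\,\hat q+\cos\varphi\,f$ we have $A=z+\varrho\,\omega(\varphi_0)$ and $\Omega=z+\varrho\,\omega(\frac\pi2)$. For an integer $n\ge2$ let $\vartheta=(\frac\pi2-\varphi_0)/n$, $\varphi_i=\varphi_0+i\vartheta$, and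
\[
x_i=z+\varrho\cos^i\vartheta\;\omega(\varphi_i)\quad(0\le i\le n),\qquad\nu_i=\cos\varphi_i\,\hat q-\sin\varphi_i\,f\quad(1\le i\le n).
\]
Then $x_0=A$, the unit vectors $\nu_i$ and $\omega(\varphi_i)$ are orthogonal, and
\begin{equation}\label{eq:sin}
\langle\nu_h,x_i\rangle=\varrho\cos^i\vartheta\,\sin(\varphi_i-\varphi_h).
\end{equation}
In particular $\langle\nu_i,x_{i-1}\rangle<0$. In the plane spanned by $\hat q$ and $f$ we have $\omega(\varphi_{i-1})=\cos\vartheta\,\omega(\varphi_i)-\sin\vartheta\,\nu_i$, so $x_i=x_{i-1}-\langle\nu_i,x_{i-1}\rangle\nu_i$. Thus the step $x_{i-1}\mapsto x_i$ with normal $\nu_i$ satisfies (E1), and $|x_i|\le|x_{i-1}|$. For $h\le i$, \eqref{eq:sin} gives $\langle\nu_h,x_i\rangle\ge0$. Since $\vartheta\le\pi/4$, Bernoulli's inequality gives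
\[
|x_n-\Omega|=\varrho(1-\cos^n\vartheta)\le\varrho\bigl(1-(1-\vartheta^2/2)^n\bigr)\le\varrho n\vartheta^2/2\le\varrho\pi^2/(8n).
\]

Write $x_i=z+\alpha_i\hat q+\beta_if$. Then $\beta_i\ge0$ and $\alpha_i\le\varrho=\alpha_0+|q|$. Moreover $\alpha_i\ge\alpha_{i-1}$, because $x_i-x_{i-1}$ is a positive multiple of $\nu_i$ and $\langle\nu_i,\hat q\rangle=\cos\varphi_i\ge0$. So $t_i=(\alpha_i-\alpha_0)/|q|$ lies in $[0,1]$, and
\begin{equation}\label{eq:cone}
x_i=(1-t_i)\,w+t_i\,(w+q)+\beta_if .
\end{equation}

\emph{All moves.} For the $m$th move take $n$ so large that $|x_n-\Omega_m|\le2^{-m}/8$. List the steps $x_{i-1}\mapsto x_i$ of all moves in order, and give those of move $m$ the type $a_m$. We check the hypotheses of Proposition~\ref{prop:steps}. (E1) was shown, and (E4) holds by assumption. For (E2) within one move, step $i$ has endpoints $x_{i-1},x_i$, and the earlier normals are $\nu_h$ with $h\le i-1$, so both inner products are nonnegative. For moves $m<m'$ of equal type, a point $x$ of move $m'$ has the form \eqref{eq:cone}, so (X) gives $\langle q_m,x\rangle\ge0\ge\langle f_m,x\rangle$;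 the normals of move $m$ are $\cos\varphi\,\hat q_m-\sin\varphi\,f_m$ with $\varphi\in[0,\frac\pi2]$, and their inner products with $x$ are nonnegative. For (E3), the points of move $m$ have norm at most $|A_m|\le2$, there are no jumps inside a move, and the jump after move $m$ is at most $2^{-m}/8+|\Omega_m-A_{m+1}|$; so $J\le J'+\frac18$. Each $A_m$ is the initial point $x_k^-$ of a step, and we let $\xi_m$ be the corresponding $\zeta_k$.
\end{proof}

\section{Reduction to a family of paths}\label{sec:paths}

We split $K=K_0\oplus K_1$. The space $K_1$ stores norm, and in $K_0$ the visible part of the position runs through paths that start at $0$ and go to $u$ in their first increment. Along a path the visible norm increases and the store empties. At the end of the $\ell$th path the position is almost a multiple of a unit vector $g_\ell$, and a quarter turn from $g_\ell$ into new directions of $K_1$ refills the store and brings the visible part back to $0$. In this last move $g_\ell$ plays the part of $f$, so (X) is satisfied if later paths are orthogonal to $g_\ell$.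

\begin{proposition}\label{prop:paths}
Let $K_0$ be a separable infinite-dimensional real Hilbert space. There are a unit vector $u$, an orthonormal sequence $(g_\ell)_{\ell\ge1}$, and for each $\ell\ge1$ points $p^\ell_0=0,\ p^\ell_1=u,\ p_2^\ell,\dots,p^\ell_{n_\ell}=:G_\ell$ with $n_\ell\ge3$ and nonzero increments $q^\ell_j=p^\ell_j-p^\ell_{j-1}$, such that:
\begin{enumerate}
\item[(P1)] $\langle q^\ell_j,p^k_i\rangle\ge0$ whenever $i\equiv j$ or $i\equiv j-1$, and either $k>\ell$, or $k=\ell$ and $i\ge j-1$;
\item[(P2)] $g_\ell\perp p^k_i$ for all $k\ne\ell$ and all $i$, and $\langle q^\ell_j,g_\ell\rangle\ge0$ for all $j$;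
\item[(P3)] $|G_\ell|\le2$ and $\sum_\ell\bigl|G_\ell-|G_{\ell+1}|\,g_\ell\bigr|\le\frac18$.
\end{enumerate}
\end{proposition}

The increment $q^\ell_j$ will have type $j$. The point $p^k_i$ is an endpoint of increments of types $i$ and $i+1$, and (P1) leaves only the type $i-1$, its label, unconstrained. To see the tension, note that $g_\ell\perp u$ by (P2), so $\langle G_\ell,u\rangle\to0$ by (P3). Since $\langle q_1^\ell,u\rangle=1$, the other increments of path $\ell$ contribute about $-1$ to $\langle G_\ell,u\rangle$, and (P1) for the point $p_1^{\ell+1}=u$ allows a negative contribution only from $j\equiv0$.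

\begin{proof}[Proof of Theorem~\ref{thm:main}, assuming Proposition~\ref{prop:paths}]
Let $K_1$ have an orthonormal basis $f^\ell_j$ $(\ell\ge1,\ 1\le j\le n_\ell)$, and let $K=K_0\oplus K_1$. By (P1) with $k=\ell$ and $i=j-1$ we have $\langle q^\ell_j,p^\ell_{j-1}\rangle\ge0$, so $\delta^\ell_j:=(|p^\ell_j|^2-|p^\ell_{j-1}|^2)^{1/2}>0$. Put
\[
F^\ell_j=\sum_{i=j}^{n_\ell}\delta^\ell_if^\ell_i\quad(1\le j\le n_\ell+1),\qquad F_\ell=F^\ell_1 .
\]
Then $F^\ell_{n_\ell+1}=0$ and $|F^\ell_j|^2=|G_\ell|^2-|p^\ell_{j-1}|^2$; in particular $|F_\ell|=|G_\ell|$. For $\ell=1,2,\dots$ take, in this order, the following moves: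
\begin{itemize}
\item the moves $(\ell,j)$ for $j=1,\dots,n_\ell$, with $w=p^\ell_{j-1}+F^\ell_{j+1}$, $q=q^\ell_j$, $f=f^\ell_j$ and type $j$;
\item the closing move $c_\ell$, with $w=0$, $q=F_{\ell+1}$, $f=g_\ell$ and type $1$.
\end{itemize}
For $(\ell,j)$ we have $\langle q,w\rangle=\langle q^\ell_j,p^\ell_{j-1}\rangle\ge0$ and $\delta=\delta^\ell_j$, so this move starts at $p^\ell_{j-1}+F^\ell_j$ and ends at $p^\ell_j+F^\ell_{j+1}$. Thus $(\ell,1)$ starts at $F_\ell$, each $(\ell,j)$ with $j<n_\ell$ ends where $(\ell,j+1)$ starts, and $(\ell,n_\ell)$ ends at $G_\ell$. The move $c_\ell$ starts at $|F_{\ell+1}|g_\ell=|G_{\ell+1}|g_\ell$ and ends at $F_{\ell+1}$, the start of $(\ell+1,1)$. The only jumps occur before the closing moves, and $J'\le\frac18$ by (P3). The start of $(\ell,j)$ has norm $|G_\ell|$ and that of $c_\ell$ has norm $|G_{\ell+1}|$, at most $2$ in both cases. Each type occurs infinitely often since $n_\ell\ge3$.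

We verify (X). The vectors $y$ attached to a later move are
\[
p^k_{j'-1}+F^k_{j'+1},\ \ p^k_{j'}+F^k_{j'+1},\ \ f^k_{j'}\ \ \text{for }(k,j'),\qquad 0,\ \ F_{k+1},\ \ g_k\ \ \text{for }c_k .
\]
Let the earlier move be $(\ell,j)$. Later moves are $(\ell,j')$ with $j'>j$, $(k,j')$ with $k>\ell$, and $c_k$ with $k\ge\ell$. None of their vectors $y$ has an $f^\ell_j$-component, so $\langle f^\ell_j,y\rangle=0$. The increment $q^\ell_j$ is orthogonal to $K_1$, and $\langle q^\ell_j,g_k\rangle\ge0$ for all $k$ by (P2), with equality for $k\ne\ell$. This settles the moves $c_k$. For $(k,j')$ with $j'\equiv j$ it remains to consider $\langle q^\ell_j,p^k_i\rangle$ for $i=j'-1\equiv j-1$ and $i=j'\equiv j$; if $k=\ell$, then $i\ge j'-1\ge j$. Both inner products are nonnegative by (P1).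

Let the earlier move be $c_\ell$. Later moves are $(k,j')$ and $c_k$ with $k>\ell$. Their vectors $y$ are built from $p^k_i$, $g_k$ and elements of $K_1$, all orthogonal to $g_\ell$. Every $y$ has nonnegative coordinates in the basis of $K_1$, and so does $F_{\ell+1}\in K_1$; hence $\langle F_{\ell+1},y\rangle\ge0$.

Proposition~\ref{prop:moves} yields cones $C_1,C_2,C_3$, the hyperplane $C_4$ in the separable infinite-dimensional space $H=K\oplus\mathbb R$, and a random sequence $(x_n)$ with a subsequence that stays within $J'+\frac14\le\frac38$ of the starts. The start of $(\ell,1)$ is $F_\ell$, with $\langle F_\ell,u\rangle=0$, and the start of $(\ell,2)$ is $u+F^\ell_2$, with $\langle u+F_2^\ell,u\rangle=1$. Therefore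
\[
\langle x_n,(u,0)\rangle\le\tfrac38\ \text{ for infinitely many }n,\qquad\langle x_n,(u,0)\rangle\ge\tfrac58\ \text{ for infinitely many }n,
\]
and $(x_n)$ does not converge weakly.
\end{proof}

\section{Splitting a displacement among three types}\label{sec:split}

The rest of the paper proves Proposition~\ref{prop:paths}. Fix an orthonormal basis $\mathcal E$ of $K_0$. Every vector we construct is a finite combination of basis vectors. In each lemma $U\subseteq\mathcal E$ is a finite set whose span contains the given vectors, and the elements of $\mathcal E\setminus U$ are called \emph{fresh}; they are orthogonal to $\operatorname{span}U$. When we say that a union such as $B\cup\{S\}\cup D$ is linearly independent, we include that its parts are disjoint.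

The next lemma is the general form of Example~\ref{ex:split}. Here $B$ is the set of labeled points, $S$ the current position, $Z$ the desired displacement, $D$ a set of directions in which all new increments should be positive, and $Q$ a set of old increments that should be positive at all new points. The pieces $z_a$ can be far longer than $Z$: if $b,b'\in B$ have labels $1,2$, then $\langle z_1,b-b'\rangle=\langle Z,b\rangle$, so $|z_1|\ge|\langle Z,b\rangle|/|b-b'|$, and labeled points will be very close to each other. We therefore cycle $n$ times through $z_1/n,z_2/n,z_3/n$, with $n$ chosen after the $z_a$, so that the path stays close to the segment $[S,S+Z]$.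

\begin{lemma}\label{lem:split}
Let $U\subseteq\mathcal E$ be finite, $L\in\mathbb Z$ and $\eta>0$. Let $B,D,Q\subseteq\operatorname{span}U$ be finite, $S\in\operatorname{span}U$, and let each $b\in B$ carry a type $c(b)$, its label. Assume that $B\cup\{S\}\cup D$ is linearly independent and that $Z\in\operatorname{span}(\{S\}\cup D)$ satisfies
\[
\langle Z,S\rangle>0,\qquad\langle Z,d\rangle>0\ \ (d\in D),\qquad\langle q,S\rangle>0,\ \ \langle q,S+Z\rangle>0\ \ (q\in Q).
\]
Then there are a multiple $M\ge3$ of $3$, a finite set $U'\subseteq\mathcal E\setminus U$ and points $P_0=S,P_1,\dots,P_M$ in $\operatorname{span}(B\cup\{S\}\cup D\cup U')$, with increments $q_j=P_j-P_{j-1}$, such that for all $1\le j\le M$ and $0\le i\le M$: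
\begin{enumerate}
\item[(S1)] $\langle q_j,b\rangle=0$ for $b\in B$ with $c(b)\not\equiv L+j$;
\item[(S2)] $\langle q_j,P_i\rangle>0$;
\item[(S3)] $\langle q_j,d\rangle>0$ for $d\in D$;
\item[(S4)] $\langle q,P_i\rangle>0$ for $q\in Q$;
\item[(S5)] $P_M=S+Z+\psi$ with $\psi\in\operatorname{span}U'$ and $|\psi|\le\eta$;
\item[(S6)] $B\cup\{P_0,\dots,P_M\}\cup D$ is linearly independent.
\end{enumerate}
\end{lemma}

\begin{proof}
Let $V_0=\operatorname{span}(\{S\}\cup D)$ and $V=\operatorname{span}B+V_0$. By independence the sum is direct, and a linear functional on $V$ may be prescribed freely on $B$ and on $V_0$. For each type $a$ let $z_a\in V$ represent the functional given by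
\[
\langle z_a,b\rangle=\begin{cases}\langle Z,b\rangle&\text{if }c(b)=a,\\0&\text{if }c(b)\ne a,\end{cases}\quad(b\in B),\qquad\langle z_a,y\rangle=\tfrac13\langle Z,y\rangle\quad(y\in V_0).
\]
The three functionals add up to $\langle Z,\cdot\rangle$ on $V$, and $Z\in V$, so $z_1+z_2+z_3=Z$. Let $n\ge1$ be an integer, $M=3n$, $\kappa=\eta/\sqrt M$, let $U'=\{v_1,\dots,v_M\}$ consist of distinct fresh vectors, and put $q_j=\frac1nz_{L+j}+\kappa v_j$, the index of $z$ being read modulo $3$. Three consecutive $z$'s add up to $Z$, so for $i=3k+\rho$ with $\rho\in\{0,1,2\}$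
\[
P_i=S+\tfrac knZ+\tfrac1no_\rho+\kappa(v_1+\dots+v_i),\qquad o_0=0,\quad o_1=z_{L+1},\quad o_2=z_{L+1}+z_{L+2}.
\]
The vectors $o_\rho$ do not depend on $n$. The $v_j$ are orthogonal to $V$ and to $Q$.

(S1) holds by the definition of $z_a$; (S3) holds because $\langle q_j,d\rangle=\frac1{3n}\langle Z,d\rangle$; and (S5) holds with $\psi=\kappa(v_1+\dots+v_M)$. For (S2), the fresh parts contribute $\kappa^2$ or $0$, and $S,Z\in V_0$, so
\[
\langle q_j,P_i\rangle\ge\frac1n\Bigl[\frac13\langle Z,S\rangle+\frac k{3n}|Z|^2+\frac1n\langle z_{L+j},o_\rho\rangle\Bigr].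
\]
The first term in the bracket is a positive constant, the second is nonnegative, and the third takes the form $\frac1n$ times one of nine fixed numbers. So (S2) holds for large $n$. For (S4), $\langle q,P_i\rangle=\langle q,S+\frac knZ\rangle+\frac1n\langle q,o_\rho\rangle$, and the first term is at least $\min(\langle q,S\rangle,\langle q,S+Z\rangle)>0$ because $0\le k\le n$. As $Q$ is finite, (S4) holds for large $n$. For (S6), consider a vanishing linear combination with coefficient $y_i$ at $P_i$. The $v_j$-coordinate gives $\kappa\sum_{i\ge j}y_i=0$ for $j=1,\dots,M$, so $y_1=\dots=y_M=0$. What remains is a combination of $B\cup\{S\}\cup D$, which is independent.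
\end{proof}

\section{Rotating toward a fresh vector}\label{sec:rotate}

We now chain many short displacements together to turn $S$ into almost a multiple of a fresh vector $e$ at almost constant norm. The model is the differential equation $\dot Y=-Y+(|Y|^2/s)\,e$ with $s=\langle Y,e\rangle>0$. It satisfies $\langle\dot Y,Y\rangle=0$, so the norm is constant, and the component of $Y$ orthogonal to $e$ decays like $\exp(-t)$. We take Euler steps of length $h$, tilted outward so that $\langle Z,Y\rangle=h^2>0$ as Lemma~\ref{lem:split} requires; about $1/h$ steps then increase the squared norm by order $h$. The equation is singular at $s=0$, so a preliminary step creates a small $e$-component. The displacement $Z$ is $-hY$ plus positive multiples of directions in which the old increments are nonnegative, which keeps these increments positive at $Y+Z$. For Section~\ref{sec:chain} we allow one further point $T$ at which all new increments must be positive. The $T$-component of the position then cannot decrease, and its initial value $\sigma_0$ appears in the error.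

\begin{lemma}\label{lem:rotate}
Let $U\subseteq\mathcal E$ be finite, $L\in\mathbb Z$ and $0<\varepsilon<1$. Let $B,Q\subseteq\operatorname{span}U$ be finite, with labels $c$ on $B$, let $S\in\operatorname{span}U$ with $|S|\le2$, and let $D_0=\varnothing$ or $D_0=\{T\}$ with $T\in\operatorname{span}U$. Assume that $B\cup\{S\}\cup D_0$ is linearly independent, that $\langle q,S\rangle>0$ for $q\in Q$, and, if $D_0=\{T\}$, that $\langle S,T\rangle>0$ and $\langle q,T\rangle>0$ for $q\in Q$. Put $\hat T=T/|T|$ if $D_0=\{T\}$ and $\hat T=0$ otherwise, and $\sigma_0=\langle S,\hat T\rangle$. Let $e\in\mathcal E\setminus U$. Then there are a multiple $M\ge3$ of $3$, a finite set $U'\subseteq\mathcal E\setminus U$ with $e\in U'$, and points $P_0=S,\dots,P_M$ in $\operatorname{span}(B\cup\{S\}\cup D_0\cup U')$, with increments $q_j=P_j-P_{j-1}$, such that for all $1\le j\le M$ and $0\le i\le M$: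
\begin{enumerate}
\item[(R1)] $\langle q_j,b\rangle=0$ for $b\in B$ with $c(b)\not\equiv L+j$;
\item[(R2)] $\langle q_j,P_i\rangle>0$ if $i\ge j-1$, and $\langle q_j,P_i\rangle\ge0$ if $i\equiv j$ or $i\equiv j-1$;
\item[(R3)] $\langle q_j,e\rangle>0$, and $\langle q_j,T\rangle>0$ if $D_0=\{T\}$;
\item[(R4)] $\langle q,P_i\rangle>0$ for $q\in Q$;
\item[(R5)] $|S|^2\le|P_M|^2\le|S|^2+\varepsilon$, and $|P_M-se|\le\sigma_0+\varepsilon$ with $s=\langle P_M,e\rangle>0$;
\item[(R6)] $B\cup\{P_0,\dots,P_M\}\cup D_0$ is linearly independent.
\end{enumerate}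
\end{lemma}

\begin{proof}
\emph{Parameters.} Choose, in this order: $\theta,s_0\in(0,1)$ with $(1+\theta)^2|S|^2+s_0^2\le|S|^2+\frac\varepsilon3$ and $2\theta\le\frac\varepsilon4$; $\Theta=\ln(12/\varepsilon)$; $h\in(0,1)$ with $300(\Theta+1)h/s_0^2\le\frac\varepsilon3$ and $(\Theta+1)h\le\varepsilon$; $n=\lceil\Theta/h\rceil$, so that $\Theta\le nh\le\Theta+1$; and $\eta\in(0,1)$ with $(n+1)\eta^2\le\frac\varepsilon3$ and $n\eta\le\frac\varepsilon4$.

\emph{Bookkeeping.} We apply Lemma~\ref{lem:split} in $n+1$ successive stages, always with $D=\{e\}\cup D_0$ and with the same $L$ and $\eta$. Each stage starts at the current state $Y$ and uses current sets $B_*,Q_*,U_*$. Initially $Y=S$, $B_*=B$, $Q_*=Q$, $U_*=U\cup\{e\}$. The points of all stages are numbered consecutively as $P_0,P_1,\dots$. After a stage, its last point becomes $Y$; its other points are added to $B_*$, the point $P_i$ receiving the label $L+i-1$; its increments are added to $Q_*$; and its fresh vectors are added to $U_*$. Every stage has length divisible by $3$, so local and overall indices agree modulo $3$. At the end put $U'=U_*\setminus U$.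 At the start of every stage we have:
\begin{enumerate}
\item[(i)] $B_*\cup\{Y,e\}\cup D_0$ is linearly independent;
\item[(ii)] $\langle q,Y\rangle>0$, $\langle q,e\rangle\ge0$ and $\langle q,\hat T\rangle\ge0$ for all $q\in Q_*$.
\end{enumerate}
Both hold initially, since $e$ is orthogonal to $\operatorname{span}U$. A stage preserves (i) by (S6). It preserves (ii): positivity at the new state follows from (S4) for the old elements of $Q_*$ and from (S2) for the new ones, and the other two inequalities follow for the new ones from (S3). It remains to choose $Z\in\operatorname{span}(\{Y,e\}\cup D_0)$ in each stage and to check the inequalities that involve $Z$.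

\emph{The preliminary stage.} Let $Z=s_0e+\theta S$. Then $\langle Z,S\rangle=\theta|S|^2>0$, $\langle Z,e\rangle=s_0>0$, $\langle Z,T\rangle=\theta\langle S,T\rangle>0$ if $D_0=\{T\}$, and $\langle q,S+Z\rangle=(1+\theta)\langle q,S\rangle>0$ for $q\in Q$. The new state $Y=(1+\theta)S+s_0e+\psi$ satisfies
\[
\langle Y,e\rangle=s_0,\qquad\langle Y,\hat T\rangle=(1+\theta)\sigma_0\ge0,\qquad|Y|^2\le|S|^2+\tfrac\varepsilon3+\eta^2 .
\]

\emph{The $n$ main stages.} For the current state put $s=\langle Y,e\rangle$, $\sigma=\langle Y,\hat T\rangle$ and $R=Y-se-\sigma\hat T$. Since $e\perp\hat T$, the vector $R$ is orthogonal to $e$ and $\hat T$, and $|Y|^2\ge s^2+\sigma^2$. Assume inductively that $|Y|\le3$, $s\ge s_0$ and $\sigma\ge0$. Let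
\[
Z=\gamma e-hY+h\bigl(\sigma+\tfrac h4\bigr)\hat T,\qquad\gamma=\frac hs\Bigl(|Y|^2-\sigma^2-\frac{\sigma h}4+h\Bigr).
\]
Because $\sigma\le3$, we have $\sigma h/4<h$, so $\gamma>0$. We compute
\begin{align*}
\langle Z,Y\rangle&=\gamma s-h|Y|^2+h\sigma^2+\tfrac14h^2\sigma=h^2>0,\\
\langle Z,e\rangle&=\gamma-hs=\tfrac hs\bigl(|Y|^2-s^2-\sigma^2+h-\tfrac14\sigma h\bigr)>0,\\
\langle Z,\hat T\rangle&=-h\sigma+h\bigl(\sigma+\tfrac h4\bigr)=\tfrac14h^2>0\qquad\text{if }D_0=\{T\},
\end{align*}
and for $q\in Q_*$, by (ii),
\[
\langle q,Y+Z\rangle=(1-h)\langle q,Y\rangle+\gamma\langle q,e\rangle+h\bigl(\sigma+\tfrac h4\bigr)\langle q,\hat T\rangle>0 .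
\]
So Lemma~\ref{lem:split} applies, and the new state is $Y'=Y+Z+\psi$ with $\psi$ orthogonal to $Y,Z,e,\hat T$ and $|\psi|\le\eta$. Substituting $Y=R+se+\sigma\hat T$ in $Y'=(1-h)Y+\gamma e+h(\sigma+\frac h4)\hat T+\psi$, we find for the quantities attached to $Y'$
\[
s'=s+\langle Z,e\rangle>s,\qquad\sigma\le\sigma'\le\sigma+\tfrac14h^2,\qquad R'=(1-h)R+\psi,
\]
and $|Y'|^2=|Y|^2+2h^2+|Z|^2+|\psi|^2$. From $\gamma\le10h/s_0$, $|hY|\le3h$ and $h(\sigma+\frac h4)\le4h$ we get $|Z|\le17h/s_0$, hence $|Y'|^2\le|Y|^2+300h^2/s_0^2+\eta^2$. Using $nh^2\le(\Theta+1)h$, every state reached satisfies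
\begin{equation}\label{eq:norm}
|Y|^2\le|S|^2+\tfrac\varepsilon3+300\,nh^2/s_0^2+(n+1)\eta^2\le|S|^2+\varepsilon\le5 ,
\end{equation}
which closes the induction.

\emph{The conclusions.} By the induction just made, all points lie in the stated span. (R1), (R3) and (R4) follow from (S1), (S3) and (S4) in each stage, since $B\subseteq B_*$ and $Q\subseteq Q_*$. (R6) follows from (i) after the last stage.

For (R2) there are three positions of $P_i$ relative to the stage that contains $q_j$. If $P_i$ belongs to that stage, first and last point included, then $\langle q_j,P_i\rangle>0$ by (S2). If $P_i$ belongs to a later stage, then $q_j\in Q_*$ in that stage, and $\langle q_j,P_i\rangle>0$ by (S4). These two cases cover all $i\ge j-1$. If $P_i$ precedes the first point of the stage, then $P_i\in B_*$ with label $L+i-1$, and (S1) gives $\langle q_j,P_i\rangle=0$ unless $i\equiv j+1$.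

For (R5), $|P_j|^2-|P_{j-1}|^2=\langle q_j,P_j\rangle+\langle q_j,P_{j-1}\rangle>0$, which gives the lower bound for $|P_M|$; the upper bound is \eqref{eq:norm}. After the preliminary stage $|R|\le|Y|\le3$, so at the end
\[
|R|\le3(1-h)^n+n\eta\le3\exp(-\Theta)+\tfrac\varepsilon4=\tfrac\varepsilon2 .
\]
Since $\sigma_0\le|S|\le2$, the final $\sigma$ is at most $(1+\theta)\sigma_0+\frac14nh^2\le\sigma_0+2\theta+\frac\varepsilon4\le\sigma_0+\frac\varepsilon2$. Hence $|P_M-se|\le|R|+\sigma\le\sigma_0+\varepsilon$, and $s\ge s_0>0$.
\end{proof}

\section{The chain and its branches}\label{sec:chain}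

Condition (P1) relates the increments of path $\ell$ to the points of all later paths, and these start again at $0$ and $u$. Lemma~\ref{lem:rotate} controls $\langle q,y\rangle$ in two ways. Either the point $y$ exists before $q$ and is labeled, and (R1) applies; or $q$ exists before $y$ and is put into $Q$, and (R4) applies, provided that $q$ is positive at the point where the rotation producing $y$ starts. An increment with $\langle q,u\rangle<0$ cannot be put into $Q$ for a rotation that starts at $u$. So later paths are not built afresh: all paths follow one infinite \emph{chain} $0,u_1,u_2,\dots$ for longer and longer stretches. On the other hand, path $\ell$ must end near a direction $g_\ell$ that the other paths avoid, so it leaves the chain at a point $S_\ell$ along a \emph{branch} of its own (Figure~\ref{fig:chain}).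

The increments of branch $\ell$ must respect the whole chain beyond $S_\ell$, which cannot be built in advance. We build the chain up to $S_{\ell+1}$, label these points, make the increments of the branch positive at $T=S_{\ell+1}$, and put them into $Q$ from then on. The price is the error $\sigma_0=\langle S_\ell,\hat T\rangle$ in (R5). It is small if the chain itself turns by almost a right angle between $S_\ell$ and $S_{\ell+1}$, and for this reason each piece of the chain is also a rotation.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1]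
\draw[thick] (0,0) -- (9.4,0);
\draw[thick,dashed] (9.4,0) -- (10.4,0);
\fill (0,0) circle (2pt) node[below] {$0$};
\fill (1.2,0) circle (2pt) node[below] {$S_0=u_1$};
\fill (3.6,0) circle (2pt) node[below] {$S_1$};
\fill (6,0) circle (2pt) node[below] {$S_2$};
\fill (8.4,0) circle (2pt) node[below] {$S_3$};
\node[below] at (2.5,-0.45) {\small epoch 1};
\node[below] at (4.8,-0.45) {\small epoch 2};
\node[below] at (7.2,-0.45) {\small epoch 3};
\draw[thick] (3.6,0) -- (4.3,1.7);
\draw[thick] (6,0) -- (6.7,1.7);
\draw[thick] (8.4,0) -- (9.1,1.7);
\fill (4.3,1.7) circle (2pt) node[above] {$G_1$};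
\fill (6.7,1.7) circle (2pt) node[above] {$G_2$};
\fill (9.1,1.7) circle (2pt) node[above] {$G_3$};
\node[left] at (3.95,1) {\small branch 1};
\node[left] at (6.35,1.25) {\small branch 2};
\node[left] at (8.75,1.25) {\small branch 3};
\draw[->,dotted,thick] (4.05,0.85) -- (5.85,0.12);
\draw[->,dotted,thick] (6.45,0.85) -- (8.25,0.12);
\end{tikzpicture}
\caption{The chain (horizontal) and the branches. Path $\ell$ starts at $0$, follows the chain to $S_\ell$ and then follows branch $\ell$ to $G_\ell$. Each epoch and each branch is a rotation toward a fresh basis vector. Branch $\ell$ is constructed after epoch $\ell+1$, and its increments have positive inner product with $S_{\ell+1}$ (dotted arrows).}\label{fig:chain}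
\end{figure}

\begin{proof}[Proof of Proposition~\ref{prop:paths}]
Let $\varepsilon_\ell=2^{-\ell}/40$. We construct the chain $u_0=0,u_1,u_2,\dots$ with increments $q_j=u_j-u_{j-1}$, indices $1=L_0<L_1<\cdots$, points $S_k=u_{L_k}$, and for each $\ell\ge1$ a branch starting at $S_\ell$. The point $u_i$ $(i\ge1)$ has label $c(u_i)\equiv i-1$. Let $u=u_1=S_0$ be an element of $\mathcal E$. We apply Lemma~\ref{lem:rotate} in the order: epoch 1, epoch 2, branch 1, epoch 3, branch 2, epoch 4, and so on. Each time $U$ consists of $u_1$ and all sets $U'$ produced before.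

\emph{Epoch $k\ge1$.} Take $B=\{u_i:1\le i<L_{k-1}\}$, $S=S_{k-1}$, $L=L_{k-1}$, $D_0=\varnothing$, $\varepsilon=\varepsilon_k$, a fresh vector $e=e_k$, and
\[
Q=\{q_1,\dots,q_{L_{k-1}}\}\cup\{S_{k-1}\}\cup\{\text{increments of branches }1,\dots,k-2\}.
\]
Put $L_k=L_{k-1}+M$ and $u_{L_{k-1}+i}=P_i$ for $0\le i\le M$.

\emph{Branch $\ell\ge1$.} Take $B=\{u_i:1\le i<L_{\ell+1},\ i\ne L_\ell\}$, $S=S_\ell$, $L=L_\ell$, $D_0=\{T\}$ with $T=S_{\ell+1}$, $\varepsilon=\varepsilon_\ell$, a fresh vector $e=g_\ell$, and
\[
Q=\{q_1,\dots,q_{L_\ell}\}\cup\{\text{increments of branches }1,\dots,\ell-1\}.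
\]
Put $n_\ell=L_\ell+M$, $p^\ell_i=u_i$ for $0\le i\le L_\ell$, and $p^\ell_{L_\ell+i}=P_i$ for $0\le i\le M$.

In both cases the global index is the local index plus $L$. So (R1) says that the increment with global index $j$ is orthogonal to each $u_i\in B$ with $i-1\not\equiv j$, and (R2) holds verbatim for global indices.

\emph{The hypotheses of Lemma~\ref{lem:rotate}.} The following facts are proved by induction along the order of construction, each as soon as the vectors in it exist.
\begin{enumerate}
\item[(a)] $u_1,\dots,u_{L_k}$ are linearly independent, and $1\le|S_{k-1}|^2\le|S_k|^2\le1+\varepsilon_1+\dots+\varepsilon_k<2$. This is (R6) and (R5) in the epochs.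
\item[(b)] $\langle q_j,S_k\rangle>0$ for $j\le L_k$. For $k=0$ this reads $|u_1|^2>0$. For $k\ge1$ use (R4) in epoch $k$ if $j\le L_{k-1}$, and (R2) in epoch $k$ if $j>L_{k-1}$.
\item[(c)] $\langle S_{k-1},S_k\rangle>0$, by (R4) in epoch $k$, because $S_{k-1}\in Q$.
\item[(d)] If $q$ is an increment of branch $\ell'$ and $k\ge\ell'+1$, then $\langle q,S_k\rangle>0$. For $k=\ell'+1$ this is (R3) in branch $\ell'$, and for $k\ge\ell'+2$ it is (R4) in epoch $k$.
\end{enumerate}
In epoch $k$, $B\cup\{S\}=\{u_1,\dots,u_{L_{k-1}}\}$ is independent and $|S|\le2$ by (a); the elements of $Q$ are positive at $S_{k-1}$ by (b), by $S_{k-1}\ne0$, and by (d) with $\ell'\le k-2$. In branch $\ell$, $B\cup\{S,T\}=\{u_1,\dots,u_{L_{\ell+1}}\}$ is independent by (a); $\langle S,T\rangle>0$ by (c); and the elements of $Q$ are positive at $S_\ell$ and at $S_{\ell+1}$ by (b) and by (d) with $\ell'\le\ell-1$.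

We have $n_\ell\ge3$, the $g_\ell$ are distinct basis vectors, and all increments are nonzero, by (R3) and $q_1=u_1$.

\emph{Proof of (P1).} Let $i\equiv j$ or $i\equiv j-1$, that is, $i-1\not\equiv j$. The case $i=0$ is trivial, so let $i\ge1$.

Suppose first that $j\le L_\ell$, so $q^\ell_j=q_j$ is a chain increment, and let $k\ge\ell$. If $i>L_k$, then $p_i^k$ lies on branch $k$, where $q_j\in Q$, and (R4) applies. If $i\le L_k$, then $p^k_i=u_i$. For $j=1$ we have $\langle u_1,u_1\rangle=1$, and $\langle q_1,u_i\rangle>0$ for $i>1$ by (R4), as $q_1\in Q$ in every epoch. For $j\ge2$ let $m$ be the epoch of $q_j$, so $L_{m-1}<j\le L_m$. Use (R1) in epoch $m$ if $i<L_{m-1}$; use (R2) in epoch $m$ if $L_{m-1}\le i\le L_m$; and if $i>L_m$, use (R4) in the epoch $m'>m$ that produces $u_i$, where $q_j\in Q$ because $j\le L_m\le L_{m'-1}$.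

Suppose next that $j>L_\ell$, so $q^\ell_j$ is an increment of branch $\ell$. If $k=\ell$ and $i\ge j-1\ge L_\ell$, then $p^\ell_i$ is a point of branch $\ell$, and (R2) applies. Let $k>\ell$. If $i>L_k$, use (R4) in branch $k$, where $q^\ell_j\in Q$. If $i\le L_k$, then $p^k_i=u_i$, and there are four cases. For $i<L_{\ell+1}$ with $i\ne L_\ell$ use (R1) in branch $\ell$. For $i=L_\ell$ the point is the start of branch $\ell$, and (R2) applies. For $i=L_{\ell+1}$ use (R3) in branch $\ell$. For $i>L_{\ell+1}$ the point is produced in an epoch $m\ge\ell+2$, where $q^\ell_j\in Q$, and (R4) applies.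

\emph{Proof of (P2).} The sets $U'$ of the different epochs and branches are pairwise disjoint and do not contain $u_1$. By the span statement of Lemma~\ref{lem:rotate} and induction, chain points lie in the span of $u_1$ and the sets $U'$ of the epochs, and points of branch $k$ lie in the span of chain points and the set $U'$ of branch $k$. Since $g_\ell$ belongs to the set $U'$ of branch $\ell$, it is orthogonal to all chain points and to all points of the branches $k\ne\ell$. Consequently $\langle q^\ell_j,g_\ell\rangle=0$ for $j\le L_\ell$, and $\langle q^\ell_j,g_\ell\rangle>0$ for $j>L_\ell$ by (R3).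

\emph{Proof of (P3).} By (R5) in branch $\ell$ and (a), $|S_\ell|^2\le|G_\ell|^2\le|S_\ell|^2+\varepsilon_\ell<4$. In epoch $\ell+1$ we have $\sigma_0=0$, so (R5) gives $|S_{\ell+1}-se_{\ell+1}|\le\varepsilon_{\ell+1}$ for some number $s$. Since $e_{\ell+1}\perp S_\ell$,
\[
\langle S_\ell,S_{\ell+1}\rangle=\langle S_\ell,S_{\ell+1}-se_{\ell+1}\rangle\le|S_\ell|\,\varepsilon_{\ell+1}\le|S_{\ell+1}|\,\varepsilon_{\ell+1}.
\]
So in branch $\ell$ we have $\sigma_0\le\varepsilon_{\ell+1}\le\varepsilon_\ell$, and (R5) gives $|G_\ell-s_\ell g_\ell|\le2\varepsilon_\ell$ with $s_\ell=\langle G_\ell,g_\ell\rangle>0$. By the triangle inequality, $\bigl|s_\ell-|G_\ell|\bigr|\le2\varepsilon_\ell$. Further, $|S_\ell|^2\le|S_{\ell+1}|^2\le|G_{\ell+1}|^2\le|S_{\ell+1}|^2+\varepsilon_{\ell+1}\le|S_\ell|^2+2\varepsilon_{\ell+1}$, so $|G_\ell|^2$ and $|G_{\ell+1}|^2$ both lie in $[\,|S_\ell|^2,|S_\ell|^2+2\varepsilon_\ell\,]$. As $|G_\ell|+|G_{\ell+1}|\ge2$, this gives $\bigl||G_\ell|-|G_{\ell+1}|\bigr|\le\varepsilon_\ell$. Altogether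
\[
\bigl|G_\ell-|G_{\ell+1}|\,g_\ell\bigr|\le|G_\ell-s_\ell g_\ell|+\bigl|s_\ell-|G_\ell|\bigr|+\bigl||G_\ell|-|G_{\ell+1}|\bigr|\le5\varepsilon_\ell ,
\]
and $\sum_{\ell\ge1}5\varepsilon_\ell=\frac18$.
\end{proof}

With Proposition~\ref{prop:paths}, the proofs of Theorem~\ref{thm:main} in Section~\ref{sec:paths} and of Theorem~\ref{thm:sharp} in Section~\ref{sec:positive} are complete.

\begin{thebibliography}{9}

\bibitem{AA} Amemiya and Ando, theorem on the weak convergence of random sequences when each set is a closed subspace.

\bibitem{DR} Dye and Reich, theorem on the weak convergence of random sequences for three sets.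

\end{thebibliography}
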